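# An asymptotically abelian II$_1$-factor that is not an infinite tensor power

## 1. The guess: asymptotically abelian means infinite tensor power

Here is a guess. Suppose a II$_1$-factor has automorphisms that carry every element so far away that it almost commutes with any element fixed in advance. Then the factor should consist of infinitely many independent copies of one piece, and the automorphisms should just move copies around. In short: *every asymptotically abelian II$_1$-factor is an infinite tensor power of a single II$_1$-factor.* Let us make this precise and test it.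

**Definition (asymptotically abelian).** Let $\mathcal M$ be a W*-algebra with predual $\mathcal M_*$. The topology $s(\mathcal M,\mathcal M_*)$ is given by the seminorms $x\mapsto\rho(x^*x)^{1/2}$, where $\rho$ ranges over the positive elements of $\mathcal M_*$. The algebra $\mathcal M$ is *asymptotically abelian* if there is a sequence of *-automorphisms $(\Phi_n)$ of $\mathcal M$ such that $[\Phi_n(x),y]\to0$ in $s(\mathcal M,\mathcal M_*)$ for all $x,y\in\mathcal M$.

When $M$ has a faithful normal tracial state $\tau$, put $\|x\|_2=\tau(x^*x)^{1/2}$. On bounded sets $s(M,M_*)$ is the $\|\cdot\|_2$-topology. Indeed, $\tau$ is one of the $\rho$'s. Conversely, write $\rho=\tau(h\,\cdot)$ with $0\le h\in L^1(M)$, and let $0\le h_0\in M$. Then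
$$\rho(x^*x)\le\tau(h_0x^*x)+\|h-h_0\|_1\|x\|^2\le\|h_0\|\,\|x\|_2^2+\|h-h_0\|_1\|x\|^2,$$
and $\|h-h_0\|_1$ can be made as small as we like. So for us, asymptotic abelianness means $\|[\Phi_n(x),y]\|_2\to0$.

**Definition (infinite tensor power).** Let $\mathcal N$ be a finite factor with normal tracial state $\varphi$. Let $\mathcal A=\bigotimes_{n\ge1}\mathcal N_n$, $\mathcal N_n=\mathcal N$, be the C*-infinite tensor product and $\tau=\bigotimes_n\varphi_n$, $\varphi_n=\varphi$, the product trace on $\mathcal A$. The von Neumann algebra $\pi_\tau(\mathcal A)''$ is the canonical W*-infinite tensor product, written $\bigotimes_{n=1}^\infty\mathcal N_n$.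

We recognize such tensor products as follows.

**(R) Recognition principle.** Let $M$ be a von Neumann algebra with faithful normal tracial state $\tau$, generated by pairwise commuting finite factors $Q_1,Q_2,\dots\subset M$ (finitely or infinitely many) such that $\tau(x_1\cdots x_n)=\tau(x_1)\cdots\tau(x_n)$ whenever $x_i\in Q_i$. Then $M$ is the W*-tensor product of the $Q_i$.

Indeed, $x_1\otimes\cdots\otimes x_n\mapsto x_1\cdots x_n$ maps the algebraic tensor product onto a $\|\cdot\|_2$-dense *-subalgebra of $M$ and carries the product trace to $\tau$. So it extends to a unitary between the GNS spaces. This unitary intertwines the left multiplications, hence carries one generated von Neumann algebra onto the other.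

**The problem.** It is known that for every finite factor $\mathcal N$ the factor $\bigotimes_{n=1}^\infty\mathcal N_n$, $\mathcal N_n=\mathcal N$, is asymptotically abelian: take for $\Phi_n$ the automorphism induced by the permutation of $\mathbb N$ that swaps the blocks $\{1,\dots,2^{n-1}\}$ and $\{2^{n-1}+1,\dots,2^n\}$ of tensor factors. The problem asks whether there is an asymptotically abelian II$_1$-factor that is not *-isomorphic to $\bigotimes_{n=1}^\infty\mathfrak B_n$, $\mathfrak B_n=\mathfrak B$, for any II$_1$-factor $\mathfrak B$.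

**First test: the hyperfinite factor.** Let $R=\bigotimes_{n=1}^\infty M_2(\mathbb C)$. The tensor factors here are not of type II$_1$, but this is harmless. Split $\mathbb N$ into infinitely many infinite sets $J_1,J_2,\dots$ and let $Q_i$ be generated by the tensor factors with index in $J_i$. By (R), $Q_i\cong R$, and by (R) again, $R\cong\bigotimes_iQ_i$. So $R$ is an infinite tensor power of the II$_1$-factor $R$.

**Second test: group factors of direct sums.** All groups in these notes are countable. For a group $\Lambda$, $L(\Lambda)$ is the von Neumann algebra of the left regular representation, with canonical unitaries $u_g$ and trace $\tau(u_g)=\delta_{g,e}$. Each $x\in L(\Lambda)$ has a Fourier expansion $x=\sum_gx_gu_g$ with $(x_g)\in\ell^2(\Lambda)$. If $\Lambda_0\le\Lambda$, then $L(\Lambda_0)\subset L(\Lambda)$ consists exactly of the elements supported in $\Lambda_0$, and the trace-preserving conditional expectation $E_{L(\Lambda_0)}$ restricts the support to $\Lambda_0$. If $L(\Gamma)$ is a II$_1$-factor, for instance $\Gamma=\mathbb F_2$,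 and $H=\bigoplus_{n\ge1}\Gamma_n$ with $\Gamma_n=\Gamma$, then (R) gives $L(H)=\bigotimes_nL(\Gamma_n)$. The guess survives again.

But look at what the second test used. Permutations of coordinates act on *every* subgroup of $H$ that is invariant under finite permutations, and such a subgroup need not be a direct sum of copies of anything.

## 2. The subgroup cut out by one parity condition

Let $\Gamma$ be a group, $A$ an abelian group (written additively), $p:\Gamma\to A$ a surjective homomorphism, $K=\ker p$. Put $H=\bigoplus_{n\ge1}\Gamma_n$, $\Gamma_n=\Gamma$, extend $p$ to $H$ by $p(h)=\sum_np(h_n)$, and set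
$$G=\ker(p:H\to A),\qquad M=M(\Gamma,p)=L(G)\subset P=L(H).$$
For $I\subset\mathbb N$ let
$$H_I=\bigoplus_{n\in I}\Gamma_n,\quad G_I=G\cap H_I,\quad K_I=\bigoplus_{n\in I}K\subset G_I,\quad P_I=L(H_I),\quad M_I=L(G_I).$$
Write $[m]=\{1,\dots,m\}$, and let $>m$ stand for $\{m+1,m+2,\dots\}$. Both $G$ and $K_{\mathbb N}$ are normal in $H$. Looking at supports, $M\cap P_I=M_I$ and $E_{P_I}(M)\subset M_I$. Every element of $G$ has finite support, so $\bigcup_mM_{[m]}$ is $\|\cdot\|_2$-dense in $M$. Moreover $E_{M_{[m]}}(x)\to x$ in $\|\cdot\|_2$ for every $x\in M$, with $\|E_{M_{[m]}}(x)\|\le\|x\|$.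

**Proposition 1.** There are *-automorphisms $\Phi_n$ of $M=M(\Gamma,p)$ with $[\Phi_n(x),y]\to0$ in $s(M,M_*)$ for all $x,y\in M$.

*Proof.* Let $\sigma_n$ be the permutation of $\mathbb N$ swapping the blocks $\{1,\dots,2^{n-1}\}$ and $\{2^{n-1}+1,\dots,2^n\}$. Permuting coordinates by $\sigma_n$ is an automorphism of $H$. It preserves $G$, because $\sum_jp(h_j)$ is symmetric in the coordinates. So it induces a trace-preserving $\Phi_n\in\mathrm{Aut}(M)$. If $x',y'\in M_{[m]}$ and $2^{n-1}\ge m$, then $\Phi_n(x')\in M_{>2^{n-1}}$ commutes with $y'$.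

For general $x,y\in M$ and $\varepsilon>0$, take $m$ large and $x'=E_{M_{[m]}}(x)$, $y'=E_{M_{[m]}}(y)$ with $\|x-x'\|_2,\|y-y'\|_2\le\varepsilon$. From
$$[\Phi_n(x),y]=[\Phi_n(x-x'),y]+[\Phi_n(x'),y-y']+[\Phi_n(x'),y']$$
we get $\limsup_n\|[\Phi_n(x),y]\|_2\le2\varepsilon\|y\|+2\varepsilon\|x\|$. As $\varepsilon$ is arbitrary and the sequence is bounded in operator norm, it tends to $0$ in $s(M,M_*)$. $\square$

Is $M$ a tensor power? Take $A=\mathbb Z/2$ and compute by hand. We have $G_{[1]}=K$, and $G_{[2]}=\{(g,h):p(g)=p(h)\}$, which contains $G_{\{1\}}\times G_{\{2\}}=K\times K$ with index $2$. In general, if $I$ and its complement $I^c$ are both non-empty, $G_I\times G_{I^c}$ has index $2$ in $G$: a pair of odd elements, one on each side, is in $G$ but not in the product. So the only visible candidates for a tensor splitting, $M_I$ and $M_{I^c}$, do not generate $M$.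

It is tempting to stop here and declare the guess refuted. That would be wrong, as the following case shows.

**A case with the same combinatorics where the guess holds.** Let $\Gamma=S_\infty$ be the group of finitely supported permutations of $\mathbb N$ and $p$ the sign, so $K=A_\infty$. If $g\in G$ has $g_i\ne e$, its conjugates by elements of $A_\infty$ in coordinate $i$ are infinitely many, so $G$ has infinite nontrivial conjugacy classes and $L(G)$ is a II$_1$-factor. Finitely many elements of $G$ generate a finite group, so $L(G)$ is generated by an increasing sequence of finite-dimensional algebras. By the Murray–von Neumann uniqueness theorem for the hyperfinite II$_1$-factor, $L(G)\cong R$, which is an infinite tensor power. The splitting exists, although it cannot be seen in the group.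

So one needs an isomorphism invariant, and it must use something that $\mathbb F_2$ has and $S_\infty$ lacks.

**Main Theorem.** Let $p:\mathbb F_2\to\mathbb Z/2$ be a surjective homomorphism, $G=\{(g_n)\in\bigoplus_{n\ge1}\mathbb F_2:\sum_np(g_n)=0\}$ and $M=L(G)$. Then $M$ is an asymptotically abelian II$_1$-factor with separable predual. Connes' invariant (defined in Section 3) satisfies $\chi(M)\cong\mathbb Z/2$ and $\chi(M\bar\otimes M)\cong(\mathbb Z/2)^2$. Hence $M\not\cong M\bar\otimes M$, and $M$ is not *-isomorphic to $\bigotimes_{n=1}^\infty\mathfrak B_n$, $\mathfrak B_n=\mathfrak B$, for any II$_1$-factor $\mathfrak B$ (indeed for any finite factor $\mathfrak B$).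

So the guess is false, and the answer to the problem is yes.

## 3. Tensor squares and the group $\chi(M)$

What property do infinite tensor powers have that $M$ might lack? They are isomorphic to their own tensor squares.

**Proposition 2.** If $M\cong\bigotimes_{n=1}^\infty\mathfrak B_n$ with all $\mathfrak B_n=\mathfrak B$ a finite factor, then $M\cong M\bar\otimes M$.

*Proof.* Let $M_{odd}$ and $M_{ev}$ be the von Neumann subalgebras generated by the $\mathfrak B_n$ with $n$ odd, respectively even. By (R) each is isomorphic to $\bigotimes_1^\infty\mathfrak B\cong M$; in particular both are finite factors. They commute and generate $M$. The relation $\tau(xy)=\tau(x)\tau(y)$ for $x\in M_{odd}$, $y\in M_{ev}$ holds on finite products, hence everywhere by $\|\cdot\|_2$-density. By (R), $M\cong M_{odd}\bar\otimes M_{ev}\cong M\bar\otimes M$. $\square$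

So it suffices to find an invariant that distinguishes $M$ from $M\bar\otimes M$.

**Definition (central sequence).** Let $M$ be a II$_1$-factor with separable predual. A *central sequence* is a bounded sequence $(x_k)$ in $M$ with $\|[x_k,y]\|_2\to0$ for all $y\in M$.

*Example.* In $M=M(\mathbb F_2,p)$ pick non-commuting $s,t\in K$ and let $s_n,t_n$ be their copies in coordinate $n$. Then $(u_{s_n})$ and $(u_{t_n})$ are central, because they eventually commute with each $M_{[m]}$. They do not commute with each other asymptotically: $s_nt_n\ne t_ns_n$ gives $\|[u_{s_n},u_{t_n}]\|_2=\sqrt2$.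

A first idea is to compare central sequences directly. But every infinite tensor power of a II$_1$-factor has non-commuting central sequences too, namely copies of two non-commuting elements in the $n$-th tensor factor. Their mere existence distinguishes nothing. What helps is to ask which automorphisms central sequences fail to see.

Write $\mathrm{Aut}(M)$ with the topology of pointwise $\|\cdot\|_2$-convergence. Automorphisms preserve $\tau$, so they act as unitaries on the separable space $L^2(M)$, and this is the restriction of the strong operator topology on $U(L^2(M))$. Hence it is a metrizable group topology, and the closure $\overline{\mathrm{Int}}(M)$ of the group of inner automorphisms is a normal subgroup. Let $\mathrm{Ct}(M)$ be the set of all $\theta\in\mathrm{Aut}(M)$ with $\|\theta(x_k)-x_k\|_2\to0$ for every central sequence $(x_k)$. It is a subgroup, since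
$$\|\theta^{-1}(x_k)-x_k\|_2=\|\theta(x_k)-x_k\|_2,\qquad\|\theta\varphi(x_k)-x_k\|_2\le\|\varphi(x_k)-x_k\|_2+\|\theta(x_k)-x_k\|_2.$$
It is normal, because automorphisms map central sequences to central sequences. It contains $\mathrm{Int}(M)$, because $\|wx_kw^*-x_k\|_2=\|[w,x_k]\|_2$.

**Definition (Connes' invariant).**
$$\chi(M)=\big(\mathrm{Ct}(M)\cap\overline{\mathrm{Int}}(M)\big)/\mathrm{Int}(M)\subset\mathrm{Out}(M).$$
It is a *-isomorphism invariant, and as a subgroup of $\mathrm{Out}(M)$ it is invariant under conjugation by $\mathrm{Aut}(M)$.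

*Example: approximately inner, but not in $\mathrm{Ct}$.* On $R=\bigotimes_nM_2(\mathbb C)$ let $\theta=\bigotimes_n\mathrm{Ad}(v)$ with $v\in U(2)$ not scalar. It is the limit of $\mathrm{Ad}(v\otimes\cdots\otimes v\otimes1\otimes\cdots)$ ($k$ copies of $v$), because these agree with $\theta$ on the first $k$ tensor factors. Choose $x\in M_2(\mathbb C)$ with $vxv^*\ne x$. Its copies $x_k$ in the $k$-th factor form a central sequence with $\|\theta(x_k)-x_k\|_2=\|vxv^*-x\|_2\not\to0$. So $\theta\notin\mathrm{Ct}(R)$.

*Where to look in our $M$.* Take $A=\mathbb Z/2$ and $a\in\Gamma$ with $p(a)=1$, and put $a$ in coordinate $1$. The resulting $h\in H$ is not in $G$, but $\mathrm{Ad}(u_h)$ maps $L(G)$ to itself. It is a limit of inner automorphisms: repair the parity by putting $a^{-1}$ into coordinate $k$ and let $k\to\infty$. Central sequences should not see it, since they live far out while $h$ sits in coordinate $1$. And it should not be inner, since $u_h\notin L(G)$. The hope is that this is the *only* class, so that $\chi(M)$ has order two, whereas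 $M\bar\otimes M=L(G\times G)$ has two independent parities and gives order four. The work lies in "central sequences live far out" and in "only".

## 4. A spectral gap for conjugation

"Central sequences live far out" fails for $S_\infty$; what is needed is a quantitative condition on conjugation by $K$. Assume $\Gamma\ne\{e\}$.

**Condition (SG).** There are a finite set $S\subset K=\ker p$ and $c>0$ with
$$\sum_{s\in S}\|\mathrm{Ad}(s)\xi-\xi\|^2\ge c\,\|\xi\|^2\qquad\text{for all }\xi\in\ell^2(\Gamma\setminus\{e\}),\tag{1}$$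
where $\mathrm{Ad}$ is the conjugation representation.

*Example where it fails.* For $\Gamma=S_\infty$, a finite $S\subset A_\infty$ moves only finitely many letters. A transposition $g$ of two other letters commutes with $S$, and $\xi=\delta_g$ violates (1).

**Lemma 1.** (a) Let $\Gamma$ be a countable free group of rank $\ge2$ and $p:\Gamma\to A$ any surjection onto an abelian group. Then (SG) holds.

(b) If $(\Gamma,p:\Gamma\to A)$ and $(\Gamma',p':\Gamma'\to A')$ satisfy (SG), so does $(\Gamma\times\Gamma',\,p\times p':\Gamma\times\Gamma'\to A\times A')$, and $M(\Gamma\times\Gamma',p\times p')\cong M(\Gamma,p)\bar\otimes M(\Gamma',p')$.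

*Proof of (a).* **Step 1 (find the finite set).** We need elements of $K$ that generate a non-amenable group. Since $A$ is abelian, $K\supset[\Gamma,\Gamma]$, which is non-abelian. Choose non-commuting $s,t\in K$, and let $F=\langle s,t\rangle$. It is free by Nielsen–Schreier, and non-abelian, hence non-amenable. Put $T=\frac14(s+s^{-1}+t+t^{-1})\in\mathbb C[F]$. Kesten's theorem, applied to the symmetric generating set $\{s^{\pm1},t^{\pm1}\}$ of $F$, gives $\kappa:=\|\lambda_F(T)\|<1$.

**Step 2 (decompose the conjugation representation).** We want to compare $\mathrm{Ad}|_F$ with $\lambda_F$. In the free group $\Gamma$ the centralizer of any $g\ne e$ is cyclic. So the stabilizers of the conjugation action of $F$ on $\Gamma\setminus\{e\}$ are cyclic, and, orbit by orbit, $\ell^2(\Gamma\setminus\{e\})$ is a direct sum of quasi-regular representations $\lambda_{F/C}$ on $\ell^2(F/C)$ with $C$ cyclic, hence amenable.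

**Step 3 ($\|\lambda_{F/C}(T)\|\le\kappa$ for amenable $C\le F$).** This transfers Kesten's bound to each summand. Let $\xi$ be a finitely supported unit vector in $\ell^2(F/C)$ and $\sigma:F/C\to F$ a section. By amenability there are unit vectors $f_k\in\ell^2(C)$ with $\|f_k(d\,\cdot)-f_k\|\to0$ for each $d\in C$. Define unit vectors $\eta_k\in\ell^2(F)$ by $\eta_k(\sigma(x)a)=\xi(x)f_k(a)$ for $x\in F/C$, $a\in C$. For $r\in F$ write $r^{-1}\sigma(x)=\sigma(r^{-1}x)d_x$ with $d_x\in C$. Then
$$\langle\lambda_F(r)\eta_k,\eta_k\rangle=\sum_x\xi(r^{-1}x)\overline{\xi(x)}\sum_{a\in C}f_k(d_xa)\overline{f_k(a)}\ \longrightarrow\ \sum_x\xi(r^{-1}x)\overline{\xi(x)}=\langle\lambda_{F/C}(r)\xi,\xi\rangle,$$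
because the sum over $x$ is finite and each inner sum tends to $1$. Taking linear combinations, $|\langle\lambda_{F/C}(T)\xi,\xi\rangle|=\lim_k|\langle\lambda_F(T)\eta_k,\eta_k\rangle|\le\kappa$. Such $\xi$ are dense in the unit sphere and $\lambda_{F/C}(T)$ is self-adjoint, so its norm is at most $\kappa$.

**Step 4 (read off the gap).** By Steps 2 and 3, $\|\mathrm{Ad}(T)\|\le\kappa$ on $\ell^2(\Gamma\setminus\{e\})$. With $S=\{s,t\}$,
$$\sum_{r\in S}\|\mathrm{Ad}(r)\xi-\xi\|^2=4\|\xi\|^2-2\,\mathrm{Re}\sum_{r\in S}\langle\mathrm{Ad}(r)\xi,\xi\rangle=4\|\xi\|^2-4\langle\mathrm{Ad}(T)\xi,\xi\rangle\ge4(1-\kappa)\|\xi\|^2 .$$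

*Proof of (b).* Decompose
$$\ell^2\big((\Gamma\times\Gamma')\setminus\{e\}\big)=\big(\ell^2(\Gamma\setminus\{e\})\otimes\ell^2(\Gamma')\big)\oplus\big(\mathbb C\delta_e\otimes\ell^2(\Gamma'\setminus\{e\})\big).$$
Both summands are invariant under conjugation. The set $S\times\{e\}$ acts on the first as $\mathrm{Ad}(s)\otimes1$ and has gap $c$ there, and $\{e\}\times S'$ has gap $c'$ on the second. So $S\times\{e\}\cup\{e\}\times S'\subset\ker(p\times p')$ works with constant $\min(c,c')$. Reordering coordinates identifies $\{(g_n,g'_n)_n:\sum_n(p(g_n),p'(g'_n))=0\}$ with $G\times G'$, and $L(G\times G')=L(G)\bar\otimes L(G')$. $\square$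

From now on $(\Gamma,p)$ satisfies (SG), with $S$ and $c$ fixed, and $S_n$ is the copy of $S$ in $\Gamma_n$.

## 5. What commutes, or nearly commutes, with the first coordinates

The condition (SG) has an exact consequence (Lemma 2) and an approximate one (Lemma 3).

**Lemma 2.** For $I\subset\mathbb N$ we have $L(K_I)'\cap P=P_{\mathbb N\setminus I}$. In particular $L(K_{\mathbb N})'\cap P=\mathbb C$ and $L(K_I)'\cap P_I=\mathbb C$. For $I\ne\emptyset$, $M_I$ is a II$_1$-factor. Moreover $M_{>m}'\cap M=M_{[m]}$.

*Proof.* If some $g\in\Gamma\setminus\{e\}$ had a finite $K$-conjugacy class, the indicator function of this class would be a nonzero $K$-invariant vector in $\ell^2(\Gamma\setminus\{e\})$, contradicting (1). So these classes are infinite, and $K$ is infinite. Hence if $h\in H$ has $h_i\ne e$ for some $i\in I$, the $K_I$-conjugacy class of $h$ is infinite. If $x\in P$ commutes with all $u_s$, $s\in K_I$, its Fourier coefficients are constant on $K_I$-conjugacy classes. Being square summable, they vanish outside $H_{\mathbb N\setminus I}$. The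 converse inclusion is clear, since $H_{\mathbb N\setminus I}$ commutes with $K_I$. The case $I=\mathbb N$ and intersection with $P_I$ give the two special cases.

The center of $M_I$ lies in $L(K_I)'\cap P_I=\mathbb C$, and for $I\neq\emptyset$ the algebra $M_I\supset L(K_I)$ is infinite dimensional with a faithful normal trace. So $M_I$ is a II$_1$-factor. Finally $M_{>m}'\cap M\subset L(K_{>m})'\cap M=P_{[m]}\cap M=M_{[m]}$, and $M_{[m]}$ commutes with $M_{>m}$. $\square$

**Lemma 3.** For finite $I\subset\mathbb N$ and $x\in P$,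
$$c\,\|x-E_{P_{\mathbb N\setminus I}}(x)\|_2^2\le\sum_{n\in I}\sum_{s\in S_n}\|[u_s,x]\|_2^2 .\tag{2}$$

*Proof.* Note $\|[u_s,x]\|_2=\|u_sxu_s^*-x\|_2$. Let first $I=\{n\}$, and let $e_n$ be the projection of $\ell^2(H)$ onto $\ell^2(H_{\mathbb N\setminus\{n\}})$. The range of $1-e_n$ is $\ell^2(\Gamma_n\setminus\{e\})\otimes\ell^2(H_{\mathbb N\setminus\{n\}})$. Conjugation by $s\in S_n$ leaves this space and its orthogonal complement invariant and acts on it as $\mathrm{Ad}(s)\otimes1$. So (1) gives
$$\sum_{s\in S_n}\|u_sxu_s^*-x\|_2^2\ge\sum_{s\in S_n}\|(\mathrm{Ad}(s)-1)(1-e_n)x\|^2\ge c\,\|(1-e_n)x\|_2^2 .$$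
For general $I$, the $e_n$ commute, $\prod_{n\in I}e_n$ is the projection onto $\ell^2(H_{\mathbb N\setminus I})$, and $1-\prod_{n\in I}e_n\le\sum_{n\in I}(1-e_n)$. Summing over $n\in I$ gives (2). $\square$

Since $S_n\subset K_{\{n\}}\subset G$, all $u_s$ in (2) lie in $M$. Two facts follow, and they describe central sequences as well as we need:

$$\text{if }(x_k)\text{ is central in }M,\text{ then }\|x_k-E_{P_{>m}}(x_k)\|_2\to0\text{ for every }m;\tag{3}$$
$$\text{if }x_m\in M_{>m},\ \|x_m\|\le1\text{ for all }m,\text{ then }(x_m)\text{ is central in }M.\tag{4}$$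

For (3), use (2) with $I=[m]$. For (4), $x_m$ commutes with $M_{[j]}$ as soon as $m\ge j$, and $\bigcup_jM_{[j]}$ is $\|\cdot\|_2$-dense.

## 6. From a small displacement to a unitary

The following two lemmas turn an estimate that is uniform on unitaries into an exact intertwining relation. We write $(Q)_1$ for the operator-norm unit ball and $U(Q)$ for the unitary group. Recall that $(M)_1$ is $\|\cdot\|_2$-closed in $L^2(M)$.

**Lemma 4.** Let $M$ be a II$_1$-factor, $Q\subset M$ a von Neumann subalgebra, $\alpha\in\mathrm{Aut}(M)$, $w\in U(M)$, $\delta<1$, and suppose $\|\alpha(u)-wuw^*\|_2\le\delta$ for all $u\in U(Q)$. Then there is $0\ne b\in M$ with $\alpha(x)b=bx$ for all $x\in Q$.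

*Proof.* Let $C$ be the $\|\cdot\|_2$-closed convex hull of $\{\alpha(u)wu^*:u\in U(Q)\}$. It lies in $(M)_1$. Let $b$ be its unique element of minimal $\|\cdot\|_2$-norm. Since $\|\alpha(u)wu^*-w\|_2=\|\alpha(u)-wuw^*\|_2\le\delta$, we get $\|b-w\|_2\le\delta<1=\|w\|_2$, so $b\ne0$. For $u\in U(Q)$ the isometry $y\mapsto\alpha(u)yu^*$ permutes the generating set, because $\alpha(u)\alpha(v)wv^*u^*=\alpha(uv)w(uv)^*$. Hence it maps $C$ onto itself, and by uniqueness $\alpha(u)bu^*=b$, that is, $\alpha(u)b=bu$. As $Q$ is spanned by $U(Q)$, the claim follows. $\square$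

**Lemma 5.** Let $M$ be a II$_1$-factor, $Q\subset M$ a von Neumann subalgebra with $Q'\cap M$ a factor, $\alpha\in\mathrm{Aut}(M)$, and $\delta<1$ with $\|\alpha(u)-u\|_2\le\delta$ for all $u\in U(Q)$. Then there is $W\in U(M)$ with $\alpha(x)=WxW^*$ for all $x\in Q$.

*Proof.* **Step 1 (a partial isometry).** We replace the intertwiner by a partial isometry with controlled supports. Lemma 4 with $w=1$ gives $a\ne0$ with $\alpha(x)a=ax$ for $x\in Q$. Taking adjoints, $a^*\alpha(x)=xa^*$. So $a^*ax=a^*\alpha(x)a=xa^*a$, that is, $a^*a\in Q'\cap M$. Let $a=v|a|$ be the polar decomposition; then $|a|$ and $e=v^*v$ lie in $Q'\cap M$. From $(\alpha(x)v-vx)|a|=\alpha(x)a-ax=0$ we get $(\alpha(x)v-vx)e=0$. Since $e$ commutes with $x$ and $ve=v$, this says $\alpha(x)v=vx$. Taking adjoints again, $v^*\alpha(x)=xv^*$, so $vv^*\alpha(x)=vxv^*=\alpha(x)vv^*$ and $vv^*\in\alpha(Q)'\cap M=\alpha(Q'\cap M)$.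

**Step 2 (cut down to trace $1/r$).** We want supports that tile the unit. There are an integer $r\ge1$ and a projection $e_0\le e$ in the finite factor $Q'\cap M$ with $\tau(e_0)=1/r$: if $Q'\cap M$ is of type I$_r$, take $e_0$ minimal; if it is of type II$_1$, take any $r\ge1/\tau(e)$. Replace $v$ by $ve_0$. Since $e_0$ commutes with $Q$, still $\alpha(x)v=vx$ for $x\in Q$. Now $v^*v=e_0$, and $f_0=vv^*$ lies in $\alpha(Q'\cap M)$ by the computation of Step 1 and has trace $1/r$.

**Step 3 (fill up).** We assemble $r$ translates of $v$ into a unitary. In the factors $Q'\cap M$ and $\alpha(Q'\cap M)$ choose $w_i\in Q'\cap M$ and $z_i\in\alpha(Q'\cap M)$, $1\le i\le r$, with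
$$w_i^*w_i=e_0,\quad\sum_iw_iw_i^*=1,\qquad z_i^*z_i=f_0,\quad\sum_iz_iz_i^*=1 .$$
The projections $z_iz_i^*$ are orthogonal, so $z_i^*z_j=\delta_{ij}f_0$. Put $W=\sum_iz_ivw_i^*$. Then
$$W^*W=\sum_{i,j}w_iv^*z_i^*z_jvw_j^*=\sum_iw_iv^*f_0vw_i^*=\sum_iw_ie_0w_i^*=1,$$
so $W$ is unitary, $M$ being finite. For $x\in Q$, $\alpha(x)W=\sum z_i\alpha(x)vw_i^*=\sum z_ivxw_i^*=\sum z_ivw_i^*x=Wx$. $\square$

## 7. The computation $\chi(M(\Gamma,p))\cong A$

For $h\in H$ let $\theta_h=\mathrm{Ad}(u_h)|_M\in\mathrm{Aut}(M)$, which makes sense because $G$ is normal in $H$.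

**Theorem 1.** Let $(\Gamma,p:\Gamma\to A)$ satisfy (SG). Then $M=M(\Gamma,p)$ is an asymptotically abelian II$_1$-factor with separable predual, and $h\mapsto[\theta_h]$ induces an isomorphism $A\cong H/G\to\chi(M)$.

The first statement is Lemma 2 with $I=\mathbb N$, Proposition 1, and countability of $G$. The isomorphism $H/G\cong A$ is induced by $p$. The rest is proved in the following steps.

**Step 1: $\theta_h\in\overline{\mathrm{Int}}(M)\cap\mathrm{Ct}(M)$.** This step shows that $\theta_h$ defines a class in $\chi(M)$. Let $h\in H_{[m]}$, choose $g\in\Gamma$ with $p(g)=p(h)$, and let $g^{(n)}$ be its copy in $\Gamma_n$. Put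
$$h_k=h\,(g^{(m+k)})^{-1}\in G\qquad(k\ge1).\tag{5}$$
Then $\mathrm{Ad}(u_{h_k})$ agrees with $\theta_h$ on $M_{[m+k-1]}$. Since $\bigcup_jM_{[j]}$ is dense and automorphisms are $\|\cdot\|_2$-isometric, $\mathrm{Ad}(u_{h_k})\to\theta_h$. Now let $(x_k)$ be central in $M$. As $u_h$ commutes with $P_{>m}$, (3) gives
$$\|\theta_h(x_k)-x_k\|_2\le2\|x_k-E_{P_{>m}}(x_k)\|_2\to0 .$$

**Step 2: $\theta_h\in\mathrm{Int}(M)$ if and only if $h\in G$.** This step gives a well-defined injective homomorphism $H/G\to\chi(M)$. If $\theta_h=\mathrm{Ad}(w)$ with $w\in U(M)$, then $w^*u_h\in M'\cap P\subset L(K_{\mathbb N})'\cap P=\mathbb C$ by Lemma 2. So $u_h\in M=L(G)$, and $h\in G$. The converse is clear.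

It remains to show surjectivity. Let $\alpha\in\mathrm{Ct}(M)\cap\overline{\mathrm{Int}}(M)$.

**Step 3a: make $\alpha$ trivial on $M_{>m}$.** This step uses $\alpha\in\mathrm{Ct}(M)$. There is $m\ge1$ with $\|\alpha(x)-x\|_2\le\frac12$ for all $x\in(M_{>m})_1$. Otherwise there would be $x_m\in(M_{>m})_1$ for all $m\ge1$ with $\|\alpha(x_m)-x_m\|_2>\frac12$. By (4) the sequence $(x_m)$ is central, contradicting $\alpha\in\mathrm{Ct}(M)$. By Lemma 2, $M_{>m}'\cap M=M_{[m]}$ is a factor, so Lemma 5 with $Q=M_{>m}$ gives $W\in U(M)$ with $\alpha=\mathrm{Ad}(W)$ on $M_{>m}$. Replace $\alpha$ by $\mathrm{Ad}(W^*)\circ\alpha$. This does not change its class in $\mathrm{Out}(M)$, and now $\alpha|_{M_{>m}}=\mathrm{id}$. Consequently $\alpha(M_{[m]})=\alpha(M_{>m}'\cap M)=M_{[m]}$.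

**Step 3b: identify $\alpha$ on $M_{[m]}$.** This step uses $\alpha\in\overline{\mathrm{Int}}(M)$. Choose $w_k\in U(M)$ with $\mathrm{Ad}(w_k)\to\alpha$. The obvious attempt is to take a limit of the $w_k$. This must fail, as (5) shows: when $p(h)\ne0$ the elements $h_k$ are distinct, so $\|u_{h_k}-u_{h_l}\|_2=\sqrt2$ for $k\ne l$. But in that example $u_{h_k}^*u_{h_l}$ lies in $P_{>m}$: the *ratios* move away from the first $m$ coordinates. The spectral gap makes this true in general.

*Ratios.* For $s$ in the finite set $\bigcup_{n\le m}S_n$,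
$$\|[u_s,w_k^*w_l]\|_2=\|w_lu_sw_l^*-w_ku_sw_k^*\|_2\to0\qquad(k,l\to\infty).$$
By (2) with $I=[m]$ there is $k$ such that for all $l\ge k$ the element $y_l=E_{P_{>m}}(w_k^*w_l)$ satisfies $\|w_k^*w_l-y_l\|_2\le\frac18$. Fix this $k$. For $x\in(M_{[m]})_1$ we have $[y_l,x]=0$, so
$$\|w_lxw_l^*-w_kxw_k^*\|_2=\|[w_k^*w_l,x]\|_2=\|[w_k^*w_l-y_l,x]\|_2\le\tfrac14 .$$
Letting $l\to\infty$, $\|\alpha(x)-w_kxw_k^*\|_2\le\frac14$ for all $x\in(M_{[m]})_1$.

*Intertwiner.* By Lemma 4 with $Q=M_{[m]}$, $w=w_k$, $\delta=\frac14$, there is $0\ne b\in M$ with $\alpha(x)b=bx$ for $x\in M_{[m]}$.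

*Slicing.* The element $b$ may involve coordinates beyond $m$; we cut them off, at the price of leaving $M$. For $h\in H_{>m}$ put $b_h=E_{P_{[m]}}(bu_h^*)$. Since $H=H_{[m]}\times H_{>m}$, $b=\sum_{h\in H_{>m}}b_hu_h$ in $\|\cdot\|_2$, so some $b_h\ne0$. Fix such an $h$. For $x\in M_{[m]}$ we have $\alpha(x)\in M_{[m]}\subset P_{[m]}$, and $x$ commutes with $u_h$. Hence
$$\alpha(x)b_h=E_{P_{[m]}}(\alpha(x)bu_h^*)=E_{P_{[m]}}(bxu_h^*)=E_{P_{[m]}}(bu_h^*x)=b_hx .$$
As in Step 1 of Lemma 5, $b_h^*b_h$ commutes with $M_{[m]}$, so $b_h^*b_h\in L(K_{[m]})'\cap P_{[m]}=\mathbb C$ by Lemma 2. As $P_{[m]}$ is finite, a scalar multiple $b_0$ of $b_h$ is unitary, and $\alpha(x)=b_0xb_0^*$ for $x\in M_{[m]}$.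

*Support.* Since $b$ is supported in $G$, $b_0$ is supported in $\{g\in H_{[m]}:gh\in G\}=\{g\in H_{[m]}:p(g)=-p(h)\}$. As $p$ is surjective on $\Gamma$, this set equals $G_{[m]}g_0$ for some $g_0\in H_{[m]}$. So $d=b_0u_{g_0}^*$ is a unitary of $P_{[m]}$ supported in $G_{[m]}$. That is, $b_0=d\,u_{g_0}$ with $d\in U(M_{[m]})$, and
$$\alpha|_{M_{[m]}}=\mathrm{Ad}(d)\circ\theta_{g_0}|_{M_{[m]}} .$$

It is instructive to run this with $\alpha=\mathrm{Ad}(u_{h_0})|_M$, $h_0\in H_{[m]}$, and $w_k=u_{h_k}$ as in (5) for $h=h_0$. For $u\in U(M_{[m]})$ we have $\alpha(u)w_ku^*=u_{h_0}u\,u_{(g^{(m+k)})^{-1}}u^*=w_k$. So the convex hull in Lemma 4 is one point, $b=u_{h_k}$, and slicing at $(g^{(m+k)})^{-1}$ recovers $u_{h_0}$.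

*The remaining automorphism.* Put $\beta=\theta_{g_0}^{-1}\circ\mathrm{Ad}(d^*)\circ\alpha$. It is the identity on $M_{[m]}$ by the last display. It is the identity on $M_{>m}$, since $\alpha$ is, and $d$ and $u_{g_0}$ lie in $P_{[m]}$ and commute with $M_{>m}$. Moreover $\beta\in\overline{\mathrm{Int}}(M)$ by Step 1, and $[\alpha]=[\theta_{g_0}][\beta]$ in $\mathrm{Out}(M)$.

**Step 3c: $\beta=\mathrm{id}$.** This step closes the gap left by the fact that $M_{[m]}$ and $M_{>m}$ do not generate $M$ when $A\ne0$. We use that $\beta$ is a limit of inner automorphisms. Since $K_{\mathbb N}=K_{[m]}\times K_{>m}$, $\beta$ is the identity on $L(K_{\mathbb N})\subset M_{[m]}\vee M_{>m}$. Choose $v_k\in U(M)$ with $\mathrm{Ad}(v_k)\to\beta$. For every $s\in K_{\mathbb N}$,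
$$\|[v_k,u_s]\|_2=\|v_ku_sv_k^*-u_s\|_2\to\|\beta(u_s)-u_s\|_2=0 .$$
Let $g\in G$ and let $I$ be the (finite) support of $g$. By (2), $\|v_k-E_{P_{\mathbb N\setminus I}}(v_k)\|_2\to0$. As $u_g$ commutes with $P_{\mathbb N\setminus I}$,
$$\|v_ku_gv_k^*-u_g\|_2=\|[v_k,u_g]\|_2\le2\|v_k-E_{P_{\mathbb N\setminus I}}(v_k)\|_2\to0 .$$
Hence $\beta(u_g)=\lim_kv_ku_gv_k^*=u_g$ for all $g\in G$, so $\beta=\mathrm{id}$ and $[\alpha]=[\theta_{g_0}]$. $\square$

**Remark (why $\overline{\mathrm{Int}}$ is needed in Step 3c).** Let $A=\mathbb Z/2$ and $\varepsilon(u_g)=(-1)^{p(g_1)}u_g$ for $g\in G$. This extends to an automorphism of $M$, because $g\mapsto(-1)^{p(g_1)}$ is a character of $G$. It is the identity on $M_{[1]}=L(K)$ and on $M_{>1}$, but it is not the identity: take $g_1,g_2$ odd and all other coordinates trivial. It even lies in $\mathrm{Ct}(M)$. Indeed, if $(x_k)$ is central, then $E_{P_{>1}}(x_k)\in M_{>1}$ is fixed by $\varepsilon$, and (3) gives $\|\varepsilon(x_k)-x_k\|_2\le2\|x_k-E_{P_{>1}}(x_k)\|_2\to0$. Step 3c, applied to $\varepsilon$ with $m=1$,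 shows that $\varepsilon\notin\overline{\mathrm{Int}}(M)$.

## 8. One parity against two: proof of the Main Theorem

Let $\Gamma=\mathbb F_2$, $A=\mathbb Z/2$, $p:\mathbb F_2\to\mathbb Z/2$ any surjection, and $M=M(\mathbb F_2,p)$. By Lemma 1(a), (SG) holds. By Theorem 1, $M$ is an asymptotically abelian II$_1$-factor with separable predual and $\chi(M)\cong\mathbb Z/2$.

By Lemma 1(b), $M\bar\otimes M\cong M(\mathbb F_2\times\mathbb F_2,\,p\times p)$, and the pair $(\mathbb F_2\times\mathbb F_2,p\times p)$ satisfies (SG) with quotient $\mathbb Z/2\times\mathbb Z/2$. Theorem 1 gives $\chi(M\bar\otimes M)\cong(\mathbb Z/2)^2$. Since $\chi$ is a *-isomorphism invariant and these groups have orders $2$ and $4$, $M\not\cong M\bar\otimes M$. By Proposition 2, $M$ is not isomorphic to $\bigotimes_{n=1}^\infty\mathfrak B_n$, $\mathfrak B_n=\mathfrak B$, for any finite factor $\mathfrak B$, in particular for any II$_1$-factor $\mathfrak B$. $\blacksquare$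

## 9. The exact criterion $A=0$, and continuum many examples

The Main Theorem is now proved. This section is a complement. The argument of Section 8 needs $A\not\cong A\times A$, so it says nothing about, say, $A=\bigoplus_{n\ge1}\mathbb Z/2$. A closer look at where the elements of $\chi(M)$ can be represented removes this restriction.

**Theorem 2.** Let $(\Gamma,p:\Gamma\to A)$ satisfy (SG). Then the asymptotically abelian II$_1$-factor $M(\Gamma,p)$ is isomorphic to $\bigotimes_{n=1}^\infty\mathfrak B_n$, $\mathfrak B_n=\mathfrak B$, for some finite factor $\mathfrak B$ if and only if $A=0$.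

**Theorem 3.** For a countable abelian group $A$ let $\Gamma_A$ be the free group on the set $A\times\mathbb N$, let $p_A:\Gamma_A\to A$ be given by $p_A(a,n)=a$ on generators, and let $M_A=M(\Gamma_A,p_A)$. Then:

1. $M_A$ is an asymptotically abelian II$_1$-factor with separable predual, $\chi(M_A)\cong A$, and $M_A\cong M_B$ if and only if $A\cong B$.
2. $M_A$ is an infinite tensor power of a finite factor if and only if $A=0$.
3. There are exactly $2^{\aleph_0}$ isomorphism classes of asymptotically abelian II$_1$-factors with separable predual that are not infinite tensor powers of a single finite factor.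
4. If $A\ne0$ is finite, the tensor powers $M_A^{\bar\otimes k}$, $k=1,2,\dots$, are asymptotically abelian, pairwise non-isomorphic, and none is an infinite tensor power of a single finite factor.

Two facts about a tensor product $C_1\bar\otimes C_2$ of finite factors, with product trace $\tau$, are used. The first is
$$(1\otimes C_2)'\cap(C_1\bar\otimes C_2)=C_1\otimes1,\tag{6}$$
and symmetrically with the roles exchanged. To see it, let $x$ commute with $1\otimes C_2$ and let $F$ be the trace-preserving expectation onto $C_1\otimes1$. For $a\in C_1$ the element $(\tau\otimes\mathrm{id})((a\otimes1)x)$ is central in $C_2$, hence a scalar, namely $\tau((a\otimes1)x)$. So for $y\in C_2$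
$$\tau((a\otimes y)x)=\tau(y)\,\tau((a\otimes1)x)=\tau(y)\,\tau((a\otimes1)F(x))=\tau((a\otimes y)F(x)),$$
and therefore $x=F(x)$. The second fact is a lemma.

**Lemma 6.** Let $C_1,C_2$ be finite factors and $\theta_i\in\mathrm{Aut}(C_i)$. If $\theta_1\otimes\theta_2$ is inner on $C_1\bar\otimes C_2$, then $\theta_1$ and $\theta_2$ are inner.

*Proof.* Let $\theta_1\otimes\theta_2=\mathrm{Ad}(w)$. There is $y\in C_2$ with $w_y=(\mathrm{id}\otimes\tau)(w(1\otimes y))\ne0$; otherwise $\tau(w(x\otimes y))=\tau(w_yx)=0$ for all $x,y$, and $w=0$. Slicing $(\theta_1(x)\otimes1)w=w(x\otimes1)$ gives $\theta_1(x)w_y=w_yx$ for $x\in C_1$. Then $w_y^*w_y\in C_1'\cap C_1=\mathbb C$, so $w_y$ is a nonzero multiple of a unitary implementing $\theta_1$. The argument for $\theta_2$ is the same. $\square$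

*Proof of Theorem 2.* **Step 1 (the case $A=0$).** This is the easy direction. Here $G=H$ and $M=L(\bigoplus_n\Gamma_n)=\bigotimes_nL(\Gamma_n)$ by (R). The algebra $L(\Gamma)$ is a II$_1$-factor by Lemma 2 with $|I|=1$, since $G_I=\Gamma$ in this case.

Now let $A\ne0$ and suppose $M=M(\Gamma,p)=\bigotimes_n\mathfrak B_n$ with $\mathfrak B_n=\mathfrak B$ a finite factor. Let $B_{[k]}$ and $B_{>k}$ be the von Neumann subalgebras generated by $\mathfrak B_1,\dots,\mathfrak B_k$ and by the $\mathfrak B_n$ with $n>k$. Then $M=B_{[k]}\bar\otimes B_{>k}$, both are finite factors, and by (6) $B_{>k}'\cap M=B_{[k]}$ and $B_{[k]}'\cap M=B_{>k}$.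

**Step 2 (there is one $k$ such that every element of $\chi(M)$ has a representative that is the identity on $B_{>k}$).** The point of this step is that $k$ is uniform. First, there is $k$ with $\|x-E_{P_{>1}}(x)\|_2\le\frac14$ for all $x\in(B_{>k})_1$. If not, for every $k$ some $x_k\in(B_{>k})_1$ violates this. The sequence $(x_k)$ is central in $M$, because $x_k$ commutes with $B_{[j]}$ for $k\ge j$ and $\bigcup_jB_{[j]}$ is $\|\cdot\|_2$-dense. This contradicts (3) with $m=1$.

Fix this $k$. For every $h\in\Gamma_1$, $u_h$ commutes with $P_{>1}$, so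
$$\|\theta_h(x)-x\|_2\le2\|x-E_{P_{>1}}(x)\|_2\le\tfrac12\qquad\text{for all }x\in(B_{>k})_1 .$$
Lemma 5 with $Q=B_{>k}$, whose relative commutant $B_{[k]}$ is a factor, shows that $\theta_h$ agrees modulo $\mathrm{Int}(M)$ with an automorphism that is the identity on $B_{>k}$. Since $p(\Gamma_1)=A$, Theorem 1 shows that every element of $\chi(M)$ equals $[\theta_h]$ for some $h\in\Gamma_1$.

**Step 3 (contradiction by a swap).** We move a class away from the first $k$ tensor factors and compare with Step 2. Since $\chi(M)\cong A\ne0$, Step 2 gives a non-inner $\theta$, representing an element of $\chi(M)$, with $\theta|_{B_{>k}}=\mathrm{id}$. Let $\beta\in\mathrm{Aut}(M)$ swap the $i$-th and the $(k+i)$-th tensor factors for $1\le i\le k$. Then $\theta_1=\beta\theta\beta^{-1}$ represents an element of $\chi(M)$, because $\chi(M)$ is invariant under conjugation, and $\theta_1$ is the identity on $\beta(B_{>k})\supset B_{[k]}$. So it preserves $B_{[k]}'\cap M=B_{>k}$, and $\theta_1=\mathrm{id}\otimes\theta''$ on $B_{[k]}\bar\otimes B_{>k}$.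

By Step 2, also $\theta_1=\mathrm{Ad}(w)\circ\sigma$ with $w\in U(M)$ and $\sigma$ the identity on $B_{>k}$. Hence $\sigma$ preserves $B_{>k}'\cap M=B_{[k]}$, and $\sigma=\sigma'\otimes\mathrm{id}$. Therefore
$$\sigma'^{-1}\otimes\theta''=\theta_1\sigma^{-1}=\mathrm{Ad}(w)$$
is inner. By Lemma 6, $\theta''$ is inner, hence so is $\theta_1=\mathrm{id}\otimes\theta''$, and so is $\theta=\beta^{-1}\theta_1\beta$. This contradicts the choice of $\theta$. $\square$

*Proof of Theorem 3.* **Part 1.** $\Gamma_A$ is free of infinite rank and countable, and $p_A$ is surjective. So Lemma 1(a) and Theorem 1 give the first two claims. An isomorphism $A\cong B$ induces a bijection $A\times\mathbb N\to B\times\mathbb N$ of free bases, hence an isomorphism $\Gamma_A\cong\Gamma_B$ intertwining $p_A$ and $p_B$ (via $A\cong B$). So the corresponding groups $G$ are isomorphic, and $M_A\cong M_B$. Conversely, $M_A\cong M_B$ gives $A\cong\chi(M_A)\cong\chi(M_B)\cong B$.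

**Part 2.** This is Theorem 2 for $(\Gamma_A,p_A)$.

**Part 3.** For the lower bound we need continuum many nonzero countable abelian groups. For a set $\Pi$ of primes let $A_\Pi=\mathbb Z[1/q:q\in\Pi]\subset\mathbb Q$. Multiplication by a prime $q$ is invertible on $A_\Pi$ if and only if $q\in\Pi$. So the $A_\Pi$ are pairwise non-isomorphic, and all are nonzero. By Parts 1 and 2 the $M_{A_\Pi}$ give $2^{\aleph_0}$ classes. For the upper bound, every von Neumann algebra with separable predual is isomorphic to one generated by a sequence of operators on $\ell^2$, and there are only $2^{\aleph_0}$ such sequences.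

**Part 4.** By Lemma 1(b), applied repeatedly, $M_A^{\bar\otimes k}\cong M(\Gamma_A^k,p_A^k)$, and this pair satisfies (SG) with quotient $A^k$. Proposition 1 gives asymptotic abelianness. Theorem 1 gives $\chi(M_A^{\bar\otimes k})\cong A^k$, and for finite $A\ne0$ these groups have distinct orders, so the factors are pairwise non-isomorphic. As $A^k\ne0$, Theorem 2 gives the last claim. $\blacksquare$
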